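\title{Compact sequential spaces of cardinality $\aleph_1$ under Martin's Axiom}

\begin{abstract}
We prove that under $\mathrm{MA}_{\omega_1}$ every compact Hausdorff countably tight space of cardinality at most $\aleph_1$ is a countable union of discrete subspaces. It follows that every subspace of such a space is $\alpha$-realcompact. This proves the conjecture that under PFA compact sequential spaces of cardinality $\aleph_1$ are hereditarily $\alpha$-realcompact. Under $\mathrm{MA}_{\omega_1}$, a compact space of cardinality at most $\aleph_1$ is countably tight if and only if it is sequential, Fr\'echet--Urysohn, $\sigma$-discrete, Radon, or hereditarily $\alpha$-realcompact. Under $\diamondsuit$ we construct a compact sequential space of cardinality $\aleph_1$ that is not hereditarily $\alpha$-realcompact, so the statement is independent of ZFC.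
\end{abstract}

\section{Introduction}\label{sec:intro}

All spaces in this paper are Hausdorff; in particular, compact means compact Hausdorff.

A \emph{closed filter} on a space $Y$ is a nonempty family $\mathcal F$ of closed subsets of $Y$ that does not contain $\emptyset$, is closed under finite intersections, and contains every closed superset of each of its members. It is \emph{maximal} if no other closed filter contains it, \emph{countably complete} if it is closed under countable intersections, \emph{fixed} if $\bigcap\mathcal F\neq\emptyset$, and \emph{free} otherwise. By Zorn's lemma, every family of closed sets with the finite intersection property lies in a maximal closed filter, so $Y$ is compact exactly when every maximal closed filter on $Y$ is fixed. The space $Y$ is \emph{$\alpha$-realcompact} if every \emph{countably complete} maximal closed filter on $Y$ is fixed, and \emph{hereditarily $\alpha$-realcompact} if all its subspaces are $\alpha$-realcompact.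

Two examples show what the definition measures. A Lindel\"of space is $\alpha$-realcompact: if a countably complete closed filter were free, the complements of its members would be an open cover without countable subcover. So every separable metrizable space is hereditarily $\alpha$-realcompact. On the other side, take $\omega_1$ with the order topology. Its uncountable closed subsets are the closed unbounded sets, and these form a countably complete closed filter. The filter is maximal, since a countable closed set misses a closed tail $[\gamma,\omega_1)$, and it is free, since the tails have empty intersection. So $\omega_1$ is not $\alpha$-realcompact, and the compact space $\omega_1+1$ is not hereditarily $\alpha$-realcompact.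

In $\omega_1+1$ the last point cannot be reached from countable subsets of $\omega_1$, and one may ask whether this is the reason for the failure. Recall the three relevant properties. A subset $A$ of a space is \emph{sequentially closed} if no sequence in $A$ converges to a point outside $A$. A space is
\begin{itemize}
\item \emph{Fr\'echet--Urysohn} if every point of $\overline A$ is the limit of a sequence in $A$, for every subset $A$;
\item \emph{sequential} if every sequentially closed subset is closed;
\item \emph{countably tight} if $x\in\overline A$ implies $x\in\overline B$ for some countable $B\subseteq A$.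
\end{itemize}
Each property implies the next, and $\omega_1+1$ has none of them, because countable subsets of $\omega_1$ are bounded. We shall see in Section~\ref{sec:B} that, in ZFC, a compact hereditarily $\alpha$-realcompact space is countably tight. The question is how far a converse holds. The conjecture below has appeared in print together with the following four results. A space is \emph{Radon} if every finite Borel measure $\mu$ on it is inner regular with respect to compact sets, that is, $\mu(A)=\sup\{\mu(K):K\subseteq A\text{ compact}\}$ for every Borel set $A$. A \emph{free $\omega_1$-sequence}, in the sense of Arhangel'skii, is a set $\{x_\alpha:\alpha<\omega_1\}$ such that for each $\beta<\omega_1$ the closures of $\{x_\alpha:\alpha<\beta\}$ and $\{x_\alpha:\alpha\ge\beta\}$ are disjoint. PFA is the Proper Forcing Axiom.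
\begin{itemize}
\item[(R1)] Each Radon space is hereditarily $\alpha$-realcompact (Gardner and Pfeffer \cite{GP}).
\item[(R2)] Each compact bisequential space is hereditarily $\alpha$-realcompact (Nyikos \cite{Ny}).
\item[(R3)] Under PFA, a space that is not $\alpha$-realcompact contains a free $\omega_1$-sequence (Fremlin and Nyikos \cite{FN}).
\item[(R4)] There is a locally countable, locally compact space that is not $\alpha$-realcompact and whose one-point compactification is sequential. Hence not every compact sequential space is hereditarily $\alpha$-realcompact.
\end{itemize}

\begin{quote}
\textbf{Conjecture.} Under PFA, every compact sequential space of cardinality $\aleph_1$ is hereditarily $\alpha$-realcompact.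
\end{quote}

Results (R2)--(R4) are not used below. Note that (R3) does not decide the conjecture by itself. It produces a sequence that is free in a \emph{subspace} $Y$, with closures taken in $Y$, and a compact sequential space may have such subspaces: in the one-point compactification of a discrete space of cardinality $\aleph_1$, every injective enumeration of the discrete part is free in that part.

There is a simple reason to expect a positive answer. Call a space \emph{$\sigma$-discrete} if it is a countable union of subspaces that are discrete in their relative topology. A $\sigma$-discrete space of cardinality at most $2^\omega$ is hereditarily $\alpha$-realcompact (Proposition~\ref{prop:sigma}). Under PFA we have $\aleph_1<2^\omega$, so a compact space of cardinality $\aleph_1$ is scattered, and its Cantor--Bendixson levels partition it into discrete subspaces. If there are countably many levels, we are done. The content of the conjecture lies in the spaces with uncountably many levels, and our main result says that under Martin's Axiom these too can be cut into countably many discrete pieces.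

\begin{theorem}\label{thm:A}
Assume $\mathrm{MA}_{\omega_1}$ (in particular, this holds under PFA). Every compact countably tight space, in particular every compact sequential space, of cardinality at most $\aleph_1$ is $\sigma$-discrete, and hence hereditarily $\alpha$-realcompact.
\end{theorem}

Thus the conjecture is true.

\begin{theorem}\label{thm:B}
Assume $\mathrm{MA}_{\omega_1}$. For a compact space $X$ with $|X|\le\aleph_1$ the following are equivalent: \textup{(i)} $X$ is countably tight; \textup{(ii)} $X$ is sequential; \textup{(iii)} $X$ is Fr\'echet--Urysohn; \textup{(iv)} $X$ is $\sigma$-discrete; \textup{(v)} $X$ is Radon; \textup{(vi)} $X$ is hereditarily $\alpha$-realcompact. If they hold, then every subset of $X$ is Borel, and every finite Borel measure on any subspace of $X$ is a countable sum of point masses.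
\end{theorem}

\begin{theorem}\label{thm:C}
Under $\diamondsuit$ there is a compact sequential space of cardinality $\aleph_1$ that is not hereditarily $\alpha$-realcompact. Hence the statement ``every compact sequential space of cardinality $\aleph_1$ is hereditarily $\alpha$-realcompact'' is independent of ZFC.
\end{theorem}

No hypothesis of Theorem~\ref{thm:A} can be dropped. The space $\omega_1$ is first countable but not compact, and $\omega_1+1$ is compact but not countably tight; neither is hereditarily $\alpha$-realcompact. The bound on the cardinality is needed by (R4); indeed, under $\mathrm{MA}_{\omega_1}$ any space as in (R4) has cardinality greater than $\aleph_1$. The axiom is needed by Theorem~\ref{thm:C}; for $\sigma$-discreteness alone, the continuum hypothesis already gives the counterexample $[0,1]$, whose discrete subspaces are countable. Since PFA implies $2^\omega=\aleph_2$ (Todor\v{c}evi\'c \cite{To}; Veli\v{c}kovi\'c \cite{Ve}), under PFA Theorems~\ref{thm:A} and~\ref{thm:B} cover all compact spaces of cardinality less than $2^\omega$.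

The proof of Theorem~\ref{thm:A} colors the points of $X$ with countably many colors so that a chosen neighborhood $J_x$ of $x$ contains no other point with the color of $x$. Martin's Axiom gives such a coloring when the poset of finite approximations is ccc. Section~\ref{sec:color} shows that this is so when the sets $J_x$ avoid the points at which uncountable sets concentrate, first for one-point compactifications of locally countable spaces, where the whole mechanism is visible. Section~\ref{sec:anc} locates these concentration points: every point of $X$ has finitely many ``ancestors'', and a concentration point of a set $T$ is an ancestor of a point of $T$. Section~\ref{sec:A} colors $X$ by recursion on the number of ancestors.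

\section{Background}\label{sec:back}

\subsection*{Martin's Axiom and $\omega_1$}
Let $P$ be a partially ordered set. Two elements are \emph{compatible} if they have a common lower bound, and $P$ is \emph{ccc} if every uncountable subset contains two distinct compatible elements. A set $D\subseteq P$ is \emph{dense} if every element of $P$ has a lower bound in $D$. A \emph{filter} on $P$ is a nonempty upward closed set $G$ any two elements of which have a common lower bound in $G$. The axiom $\mathrm{MA}_{\omega_1}$ states that for every nonempty ccc poset $P$ and every family of at most $\aleph_1$ dense subsets of $P$, some filter on $P$ meets all of them. PFA is the same statement for the class of proper posets. All we need about this class is that ccc posets are proper, so that PFA implies $\mathrm{MA}_{\omega_1}$.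

The axiom $\mathrm{MA}_{\omega_1}$ implies $2^\omega>\aleph_1$. To see this, take the countable poset of finite partial functions $\omega\to2$ under reverse inclusion. Given $\aleph_1$ many $z\in2^\omega$, the sets $\{f:f\not\subseteq z\}$ and $\{f:n\in\operatorname{dom}f\}$ are dense, and the union of a filter meeting them is an element of $2^\omega$ different from each $z$.

The \emph{$\Delta$-system lemma} states that every uncountable family of finite sets has an uncountable subfamily and a set $R$, the \emph{root}, such that any two distinct members of the subfamily have intersection $R$. A \emph{club} is a closed unbounded subset of $\omega_1$; a countable intersection of clubs is a club, and the limit points of an uncountable subset of $\omega_1$ form a club. A set is \emph{stationary} if it meets every club; the intersection of a stationary set with a club is stationary, and stationary sets are uncountable.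

\subsection*{Scattered spaces}
A space is \emph{scattered} if every nonempty subset $A$ has a point that is isolated in $A$. The \emph{Cantor--Bendixson derivatives} of $X$ are defined as follows: $X^{(0)}=X$; $X^{(\alpha+1)}$ is the set of points of $X^{(\alpha)}$ that are not isolated in $X^{(\alpha)}$; and $X^{(\lambda)}=\bigcap_{\alpha<\lambda}X^{(\alpha)}$ for limit $\lambda$. They are closed and decreasing. If $X$ is scattered, they are eventually empty, and each $x\in X$ has a \emph{rank} $\operatorname{rk}(x)$, the ordinal $\alpha$ with $x\in X^{(\alpha)}\setminus X^{(\alpha+1)}$. The points of a given rank form a discrete subspace.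

\begin{lemma}\label{lem:scat}
A compact space of cardinality less than $2^\omega$ is scattered. A finite product of scattered spaces is scattered.
\end{lemma}

\begin{proof}
Let $X$ be compact and let $A\subseteq X$ be nonempty without isolated points. Then $F=\overline A$ has no isolated points: an isolated point of $F$ would belong to the dense subset $A$ and be isolated there. Every nonempty relatively open $U\subseteq F$ therefore has two points, so by regularity it contains two nonempty relatively open sets whose closures are disjoint and contained in $U$. Iterating, we obtain nonempty open sets $U_s\subseteq F$ for finite $0$--$1$ sequences $s$, with $\overline{U_{s0}}$ and $\overline{U_{s1}}$ disjoint subsets of $U_s$. For $z\in2^\omega$ the sets $\bigcap_n\overline{U_{z|_n}}$ are nonempty by compactness and pairwise disjoint, so $|X|\ge2^\omega$.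

Let $X,Y$ be scattered and $\emptyset\ne A\subseteq X\times Y$. Take $x$ isolated in the projection of $A$ to $X$, and $y$ isolated in $\{y':(x,y')\in A\}$, with witnessing open sets $U$ and $V$. Then $(U\times V)\cap A=\{(x,y)\}$.
\end{proof}

\subsection*{Countable tightness}
Conditions of our posets are finite sets of points, so we need tightness of the finite powers of $X$. Call a set $C$ \emph{$\omega$-closed} if it contains the closure of each of its countable subsets. For a subset $A$ of a space put
\[A^*=\bigcup\{\overline B: B\subseteq A\text{ countable}\}.\]
Then $A\subseteq A^*\subseteq\overline A$. The set $A^*$ is $\omega$-closed: if $c_n\in\overline{B_n}$ for $n<\omega$, then the closure of $\{c_n:n<\omega\}$ lies in the closure of $\bigcup_nB_n$. A space is countably tight if and only if $A^*=\overline A$ for all $A$, that is, if and only if every $A^*$ is closed. In a countably tight space an $\omega$-closed set $C$ is closed, since $\overline C=C^*\subseteq C$.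

\begin{lemma}\label{lem:tight}
Sequential spaces are countably tight. If $X$ and $Y$ are compact and countably tight, then so is $X\times Y$; hence so is $X^n$ for every $n\ge1$.
\end{lemma}

\begin{proof}
An $\omega$-closed set is sequentially closed, so in a sequential space every $A^*$ is closed.

Let $A\subseteq X\times Y$ and suppose that $(x,y)\in\overline{A^*}\setminus A^*$. We use tightness of $Y$ to separate the point from $A^*$ within the fiber over $x$, and then tightness of $X$ to separate it in the product. The set $A^*\cap(\{x\}\times Y)$ is $\omega$-closed in $\{x\}\times Y$, which is a copy of $Y$, so it is closed. By regularity there is an open $V\ni y$ with $(\{x\}\times\overline V)\cap A^*=\emptyset$. Let $Q=A^*\cap(X\times\overline V)$ and let $P$ be the projection of $Q$ to $X$; then $x\notin P$. A countable set $D\subseteq P$ is the projection of a countable set $C\subseteq Q$. The closure $\overline C$ is compact and contained in $Q$, so its projection is a closed subset of $P$ containing $D$. Thus $P$ is $\omega$-closed, hence closed. But $X\times V$ is an open neighborhood of $(x,y)$, so $(x,y)\in\overline{A^*\cap(X\times V)}\subseteq\overline Q$ and $x\in\overline P=P$, a contradiction.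
\end{proof}

\section{Closed filters as two-valued measures}\label{sec:filters}

A countably complete maximal closed filter decides every Borel set. This explains the link with Radon spaces, and it reduces $\alpha$-realcompactness of $\sigma$-discrete spaces to a counting argument.

\begin{lemma}\label{lem:filter}
Let $\mathcal F$ be a maximal closed filter on a space $Y$.
\begin{itemize}
\item[(a)] A closed set that meets every member of $\mathcal F$ belongs to $\mathcal F$.
\item[(b)] If $\mathcal F$ is countably complete, then for every Borel set $B\subseteq Y$ exactly one of $B$ and $Y\setminus B$ contains a member of $\mathcal F$. Setting $\mu_{\mathcal F}(B)=1$ in the first case and $\mu_{\mathcal F}(B)=0$ in the second defines a Borel probability measure on $Y$.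
\end{itemize}
\end{lemma}

\begin{proof}
(a) If the closed set $G$ meets every member of $\mathcal F$, the closed sets that contain $G\cap H$ for some $H\in\mathcal F$ form a closed filter containing $G$ and all of $\mathcal F$. By maximality it equals $\mathcal F$.

(b) Two disjoint sets cannot both contain members of $\mathcal F$, since $\emptyset\notin\mathcal F$. Let $\Sigma$ be the family of all $B\subseteq Y$ such that $B$ or $Y\setminus B$ contains a member of $\mathcal F$. It is closed under complements and, by (a), contains the closed sets. Let $B_n\in\Sigma$ for $n<\omega$. If some $B_n$ contains a member of $\mathcal F$, so does $\bigcup_nB_n$. Otherwise $Y\setminus B_n\supseteq H_n\in\mathcal F$ for all $n$, and $Y\setminus\bigcup_nB_n\supseteq\bigcap_nH_n\in\mathcal F$. So $\Sigma$ is a $\sigma$-algebra and contains the Borel sets. The same two cases give countable additivity, because at most one set in a disjoint family has measure $1$.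
\end{proof}

If $y\in\bigcap\mathcal F$, then $\{y\}\in\mathcal F$ by (a) and $\mu_{\mathcal F}$ is the point mass at $y$. If $\mathcal F$ is free, every point has an open neighborhood $Y\setminus H$ of measure $0$, although the total mass is $1$.

\begin{lemma}\label{lem:borel}
Every subset of a $\sigma$-discrete space is Borel.
\end{lemma}

\begin{proof}
Let $D\subseteq Y$ be discrete, and for $d\in D$ let $V_d$ be open with $V_d\cap D=\{d\}$. Since $V_d$ is open, $V_d\cap\overline D\subseteq\overline{V_d\cap D}=\{d\}$. Hence every $A\subseteq D$ equals $\overline D\cap\bigcup_{d\in A}V_d$, the intersection of a closed and an open set. If $Y=\bigcup_nD_n$ with each $D_n$ discrete, then any $A\subseteq Y$ is the union of the Borel sets $A\cap D_n$.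
\end{proof}

\begin{proposition}\label{prop:sigma}
A $\sigma$-discrete space of cardinality at most $2^\omega$ is hereditarily $\alpha$-realcompact.
\end{proposition}

\begin{proof}
Both hypotheses pass to subspaces, so it suffices to show that such a space $Y$ is $\alpha$-realcompact. Let $\mathcal F$ be a countably complete maximal closed filter on $Y$ and fix an injection $e:Y\to2^\omega$. By Lemmas~\ref{lem:borel} and~\ref{lem:filter}(b), for each $n$ there are $i_n\in\{0,1\}$ and $H_n\in\mathcal F$ with $H_n\subseteq\{y:e(y)(n)=i_n\}$. The set $\bigcap_nH_n$ belongs to $\mathcal F$, so it is nonempty, and it has at most one point because $e$ is injective. So $\{y\}\in\mathcal F$ for some $y$, and every member of $\mathcal F$ meets $\{y\}$.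
\end{proof}

\section{Colorings and the countable chain condition}\label{sec:color}

Let $X$ be a space and $T\subseteq X$, and let $J=(J_x)_{x\in T}$ assign to each $x\in T$ a closed neighborhood $J_x$ of $x$ in $X$. A function $f$ from a subset of $T$ to $\omega$ is a \emph{$J$-coloring} if
\[y\notin J_x\quad\text{whenever $x\ne y$ are in }\operatorname{dom}f\text{ and }f(x)=f(y).\]
Each color class of a $J$-coloring is discrete, since $J_x$ isolates $x$ in its class. Let $P(T,J)$ be the set of $J$-colorings with finite domain, ordered by reverse inclusion.

\begin{lemma}\label{lem:MAcolor}
Assume $\mathrm{MA}_{\omega_1}$. If $|T|\le\aleph_1$ and $P(T,J)$ is ccc, then there is a $J$-coloring defined on all of $T$.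
\end{lemma}

\begin{proof}
For $x\in T$ the set $\{f:x\in\operatorname{dom}f\}$ is dense, since $x$ can be given a color not yet used. Let $G$ be a filter meeting these sets. Any two members of $G$ have a common extension in $G$, so $\bigcup G$ is a function on $T$, and any two points of $T$ lie in the domain of a single $f\in G$. Hence $\bigcup G$ is a $J$-coloring.
\end{proof}

The next lemma turns the countable chain condition into a statement about points of $X^n$. For $s=(x_1,\dots,x_n)\in T^n$ put
\[N(s)=\bigl(X\setminus(J_{x_1}\cup\dots\cup J_{x_n})\bigr)^n,\]
an open subset of $X^n$. Call a family of $n$-tuples \emph{disjoint} if no point is an entry of two different tuples of the family.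

\begin{lemma}\label{lem:reduce}
Suppose that for every $n\ge1$ and every disjoint family $(s_\alpha)_{\alpha<\omega_1}$ in $T^n$ there are $\alpha\ne\beta$ with $s_\beta\in N(s_\alpha)$ and $s_\alpha\in N(s_\beta)$. Then $P(T,J)$ is ccc.
\end{lemma}

\begin{proof}
Take uncountably many elements of $P(T,J)$. A finite set is the domain of only countably many of them, so we may choose $f_\alpha$ ($\alpha<\omega_1$) among them with distinct domains. By the $\Delta$-system lemma we may assume that the domains have a root $R$, and we discard the at most one $f_\alpha$ with domain $R$. There are countably many possibilities for $f_\alpha|_R$ and for $|\operatorname{dom}f_\alpha\setminus R|$, so we may assume that all $f_\alpha$ agree on $R$ and that $\operatorname{dom}f_\alpha\setminus R$ has constant size $n\ge1$. List this set as a tuple $s_\alpha$. The family $(s_\alpha)$ is disjoint; let $\alpha\ne\beta$ be as in the hypothesis. Then $g=f_\alpha\cup f_\beta$ is a function. Let $x\ne y$ in $\operatorname{dom}g$ have the same color. If both lie in $\operatorname{dom}f_\alpha$ or both in $\operatorname{dom}f_\beta$, then $y\notin J_x$ because $f_\alpha$ and $f_\beta$ are $J$-colorings. Otherwise one of them is an entry of $s_\alpha$ and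 the other is an entry of $s_\beta$, and $y\notin J_x$ by the choice of $\alpha$ and $\beta$. So $g$ is a common lower bound.
\end{proof}

\subsection*{The model case}
Let $Z$ be an uncountable, locally compact, locally countable space (every point has a countable neighborhood), and let $X=Z\cup\{p\}$ be its one-point compactification. Compact subsets of $Z$ are countable, so every neighborhood of $p$ has countable complement. Let $J_x\subseteq Z$ be a compact neighborhood of $x\in Z$.

Take $n=1$ in Lemma~\ref{lem:reduce}. Given distinct points $x_\alpha\in Z$ ($\alpha<\omega_1$), we want $\alpha\neq\beta$ with $x_\beta\notin J_{x_\alpha}$ and $x_\alpha\notin J_{x_\beta}$. One of the two requirements costs nothing: $J_{x_\alpha}$ is countable, so for any countable set $B$ of indices, all but countably many $\beta$ satisfy $x_\beta\notin J_{x_\alpha}$ for all $\alpha\in B$. The other requirement is the difficulty, because $J_{x_\beta}$ might contain all $x_\alpha$ with $\alpha\in B$. Countable tightness prevents this for a suitable $B$. The point $p$ is in the closure of $\{x_\alpha:\alpha<\omega_1\}$, so we can choose $B$ countable with $p\in\overline{\{x_\alpha:\alpha\in B\}}$ \emph{before} choosing $\beta$; then the neighborhood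 $X\setminus J_{x_\beta}$ of $p$ contains some $x_\alpha$ with $\alpha\in B$. The following lemma isolates what was used.

\begin{lemma}\label{lem:exchange}
Let $W$ be a countably tight space, $q\in W$, and $I$ an uncountable set. For $\alpha\in I$ let $s_\alpha\in W$ and let $N_\alpha$ be a neighborhood of $q$. Suppose that every neighborhood of $q$ contains $s_\alpha$ for all but countably many $\alpha\in I$. Then there are $\alpha\ne\beta$ in $I$ with $s_\beta\in N_\alpha$ and $s_\alpha\in N_\beta$.
\end{lemma}

\begin{proof}
Since $q\in\overline{\{s_\alpha:\alpha\in I\}}$, there is a countable $B\subseteq I$ with $q\in\overline{\{s_\alpha:\alpha\in B\}}$. For each $\alpha\in B$ only countably many $\beta$ have $s_\beta\notin N_\alpha$. So there is $\beta\in I\setminus B$ with $s_\beta\in N_\alpha$ for all $\alpha\in B$, and the neighborhood $N_\beta$ of $q$ contains $s_\alpha$ for some $\alpha\in B$.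
\end{proof}

\begin{proposition}\label{prop:model}
Let $X=Z\cup\{p\}$ and $J$ be as in the model case, and suppose that $X$ is countably tight. Then $P(Z,J)$ is ccc. If $|Z|=\aleph_1$ and $\mathrm{MA}_{\omega_1}$ holds, then $X$ is $\sigma$-discrete.
\end{proposition}

\begin{proof}
Let $(s_\alpha)_{\alpha<\omega_1}$ be a disjoint family in $Z^n$ and let $q=(p,\dots,p)$. Each $N(s_\alpha)$ is an open neighborhood of $q$. Every neighborhood of $q$ contains a set $V^n$, where $V$ is a neighborhood of $p$, and by disjointness only countably many $s_\alpha$ have an entry in the countable set $X\setminus V$. By Lemma~\ref{lem:tight}, $X^n$ is countably tight. Lemmas~\ref{lem:exchange} and~\ref{lem:reduce} show that $P(Z,J)$ is ccc, and Lemma~\ref{lem:MAcolor} splits $Z$ into countably many discrete sets.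
\end{proof}

\begin{remark}\label{rem:omega1}
Without countable tightness the poset need not be ccc. Let $Z=\omega_1$, so that $X=\omega_1+1$. For each limit ordinal $x<\omega_1$ there is $g(x)<x$ with $(g(x),x]\subseteq J_x$. The pressing-down lemma states that a function $g$ on a stationary set with $g(x)<x$ for all $x$ is constant on a stationary subset. So $g$ has a constant value $\gamma$ on an uncountable set $S$. For $y<x$ in $S$ we have $\gamma<y$, hence $y\in J_x$, and the one-point colorings $\{(x,0)\}$, $x\in S$, are pairwise incompatible.
\end{remark}

\subsection*{A general criterion}
Two features of the model case were used: the tuples $s_\alpha$ gather at a single point $q$, and the coordinates of $q$ lie outside every $J_x$. In a compact scattered space the first can always be arranged by thinning out the family. The second becomes a hypothesis.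

\begin{definition}
An uncountable set $S\subseteq X$ is \emph{concentrated at} $q\in X$ if $S\setminus V$ is countable for every neighborhood $V$ of $q$. For $T\subseteq X$, let $\Lambda(T)$ be the set of points of $X$ at which some uncountable subset of $T$ is concentrated.
\end{definition}

In the model case $\Lambda(Z)=\{p\}$.

\begin{proposition}\label{prop:criterion}
Let $X$ be compact, scattered and countably tight, let $T\subseteq X$, and let $J_x$ be a closed neighborhood of $x$ for $x\in T$. If $J_x\cap\Lambda(T)=\emptyset$ for all $x\in T$, then $P(T,J)$ is ccc.
\end{proposition}

\begin{proof}
We verify the hypothesis of Lemma~\ref{lem:reduce}. Let $s_\alpha=(x^\alpha_1,\dots,x^\alpha_n)$, $\alpha<\omega_1$, be a disjoint family in $T^n$. Let $E$ be the set of $q\in X^n$ such that every neighborhood of $q$ contains $s_\alpha$ for uncountably many $\alpha$. We use twice the following consequence of compactness: if a closed set $L\subseteq X^n$ contains $s_\alpha$ for uncountably many $\alpha$, then $L$ meets $E$. Otherwise finitely many open sets, each containing $s_\alpha$ for only countably many $\alpha$, would cover $L$.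

In particular $E\ne\emptyset$. Since $X^n$ is scattered (Lemma~\ref{lem:scat}), $E$ has an isolated point $q=(q_1,\dots,q_n)$. By regularity, $q$ has a closed neighborhood $U$ with $U\cap E=\{q\}$. The set $I=\{\alpha:s_\alpha\in U\}$ is uncountable because $q\in E$. Every open $V\ni q$ contains $s_\alpha$ for all but countably many $\alpha\in I$, since the closed set $U\setminus V$ misses $E$.

Fix $i$. The points $x^\alpha_i$ ($\alpha\in I$) are distinct, and the last sentence, applied to the sets $\{s\in X^n:s_i\in V\}$ with $V\ni q_i$ open, shows that $\{x^\alpha_i:\alpha\in I\}$ is concentrated at $q_i$. So $q_i\in\Lambda(T)$, and $q_i\notin J_x$ for all $x\in T$. Thus every $N(s_\alpha)$ is an open neighborhood of $q$. Lemma~\ref{lem:exchange} applies in $X^n$, which is countably tight by Lemma~\ref{lem:tight}.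
\end{proof}

\begin{example}\label{ex:bad}
The hypothesis on $\Lambda(T)$ cannot be omitted. Let $A=D\cup\{\infty\}$ be the one-point compactification of an uncountable discrete space $D$. It is countably tight, since $\infty$ is the limit of every injective sequence in $D$. Let $X=A\times\{0,1\}$ and $T=D\times\{0,1\}$, and for $d\in D$ put $J_{(d,1)}=\{(d,1)\}$ and $J_{(d,0)}=\{(d,0)\}\cup((A\setminus\{d\})\times\{1\})$. The function $f_d$ that gives color $0$ to $(d,0)$ and $(d,1)$ is a $J$-coloring, and $f_d,f_{d'}$ are incompatible for $d\ne d'$ because $(d',1)\in J_{(d,0)}$. Here $(\infty,1)\in\Lambda(T)\cap J_{(d,0)}$.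
\end{example}

In general the criterion cannot be applied with $T=X$: in the space $A$ above, $\infty\in\Lambda(A)$ lies in each of its own neighborhoods. We must first split $X$ into countably many sets $T$, each of whose points has a neighborhood missing $\Lambda(T)$. An induction on rank is not suited to this, since it may have uncountably many steps and we have only countably many colors. We need a different stratification, of length $\omega$.

\section{Ancestors in a compact scattered space}\label{sec:anc}

This section is in ZFC and does not use tightness. Let $X$ be a nonempty compact scattered space with $|X|\le\aleph_1$, and let $\mathfrak B$ be the Boolean algebra of clopen subsets of $X$. The plan is to view $X$ through an increasing $\omega_1$-sequence of countable subalgebras of $\mathfrak B$. A countable algebra cannot distinguish a point $q$ from most points of a set concentrated at $q$, and this will locate $\Lambda(T)$.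

\begin{lemma}\label{lem:clopen}
$\mathfrak B$ is a base for the topology of $X$, and $|\mathfrak B|\le\aleph_1$.
\end{lemma}

\begin{proof}
A component $C$ of $X$ has an isolated point, which is a clopen subset of $C$, so $C$ is a singleton. A compact space whose components are singletons has a base of clopen sets. For each pair of distinct points choose a clopen set containing one and not the other, and let $\mathfrak A$ be the algebra generated by these at most $\aleph_1$ sets; then $|\mathfrak A|\le\aleph_1$. Let $b\in\mathfrak B$ and $x\in b$. For each $y\in X\setminus b$ some member of $\mathfrak A$ contains $x$ and not $y$. By compactness of $X\setminus b$, a finite intersection $a_x\in\mathfrak A$ of such sets satisfies $x\in a_x\subseteq b$. By compactness of $b$, finitely many $a_x$ cover $b$, so $b\in\mathfrak A$.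
\end{proof}

\subsection*{Simple sets}
Let $b\in\mathfrak B$ be nonempty, and let $\alpha$ be least with $b\cap X^{(\alpha)}=\emptyset$. Then $\alpha>0$, and $\alpha$ is not a limit, since a decreasing chain of nonempty compact sets has nonempty intersection. So $\alpha=\beta+1$. The set $b\cap X^{(\beta)}$ is nonempty, compact, and discrete (its points have rank $\beta$), hence finite. Thus the ranks of the points of $b$ have a maximum, written $\operatorname{rk}(b)$, attained by finitely many points. Call $b$ \emph{simple} if exactly one point of $b$ has rank $\operatorname{rk}(b)$; this point is the \emph{top} $t(b)$ of $b$, and all other points of $b$ have smaller rank.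

Every $x\in X$ is the top of a simple set: take a clopen $b$ with $b\cap X^{(\operatorname{rk}(x))}=\{x\}$. Every nonempty $b\in\mathfrak B$ is a finite disjoint union of simple sets: if $z_1,\dots,z_m$ are the points of maximal rank in $b$, choose disjoint clopen neighborhoods $b_i\subseteq b$ of the $z_i$, and replace $b_m$ by $b\setminus\bigcup_{i<m}b_i$. Fix such a partition $\pi(b)$ for each nonempty $b$.

\subsection*{The approximations $r_\delta$}
Write $\mathfrak B=\{b_\xi:\xi<\omega_1\}$, with repetitions allowed. For $\delta<\omega_1$ let $\mathfrak B_\delta$ be the smallest subalgebra of $\mathfrak B$ that contains $\{b_\xi:\xi<\delta\}$ and contains the members of $\pi(b)$ whenever it contains $b\ne\emptyset$. It is obtained from a countable set in $\omega$ steps, each adding countably many sets, so it is countable. The $\mathfrak B_\delta$ increase with $\delta$ and have union $\mathfrak B$. Let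
\[X_\delta=\{t(b):b\in\mathfrak B_\delta\text{ simple}\}.\]
The sets $X_\delta$ are countable and increasing, and their union is $X$. Let $\operatorname{lev}(x)$ be the least $\delta$ with $x\in X_\delta$. Say that two points \emph{agree on} $\mathfrak B_\delta$ if they belong to the same members of $\mathfrak B_\delta$. Closure under $\pi$ is what provides a canonical representative in $X_\delta$ for each class of this equivalence relation.

\begin{lemma}\label{lem:r}
For all $\delta<\omega_1$ and $x\in X$ there is exactly one point $r_\delta(x)\in X_\delta$ that agrees with $x$ on $\mathfrak B_\delta$. Moreover, for $\delta\le\varepsilon<\omega_1$: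
\begin{itemize}
\item[(a)] $r_\delta(x)=x$ if $x\in X_\delta$, and $r_\delta\circ r_\varepsilon=r_\delta$;
\item[(b)] $\operatorname{rk}(r_\delta(x))\ge\operatorname{rk}(r_\varepsilon(x))$, with equality only if $r_\delta(x)=r_\varepsilon(x)$.
\end{itemize}
\end{lemma}

\begin{proof}
\emph{Existence.} Among the members of $\mathfrak B_\delta$ containing $x$, such as $X$, choose $b$ of minimal rank. The member of $\pi(b)$ that contains $x$ lies in $\mathfrak B_\delta$ and its rank is not larger, so we may take $b$ simple. Let $q=t(b)$ and $c\in\mathfrak B_\delta$. If $x\in c$ and $q\notin c$, then $b\cap c\in\mathfrak B_\delta$ contains $x$, and its point of maximal rank has rank less than $\operatorname{rk}(q)=\operatorname{rk}(b)$, against minimality. So $x\in c$ implies $q\in c$. Applying this to $X\setminus c$ gives the converse.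

\emph{Uniqueness.} Let $q=t(b)$ and $q'=t(b')$ agree on $\mathfrak B_\delta$, with $b,b'\in\mathfrak B_\delta$ simple. Then $q\in b'$ and $q'\in b$, so $\operatorname{rk}(q)\le\operatorname{rk}(q')\le\operatorname{rk}(q)$. As $q'\in b$ has the rank of $t(b)$, we get $q'=q$.

(a) The first part is uniqueness. For the second, $r_\delta(r_\varepsilon(x))$ agrees on $\mathfrak B_\delta$ with $r_\varepsilon(x)$, which agrees with $x$ on $\mathfrak B_\varepsilon\supseteq\mathfrak B_\delta$; now use uniqueness.

(b) Let $r_\delta(x)=t(b)$ with $b\in\mathfrak B_\delta$ simple. Then $x\in b$, and $b\in\mathfrak B_\varepsilon$ gives $r_\varepsilon(x)\in b$. A point of $b$ other than $t(b)$ has smaller rank.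
\end{proof}

\subsection*{Ancestors and height}
The \emph{ancestors} of $x$ are the points of $\operatorname{anc}(x)=\{r_\delta(x):\delta<\omega_1\}$. By Lemma~\ref{lem:r}(b), $\delta\mapsto\operatorname{rk}(r_\delta(x))$ is a nonincreasing function into the ordinals, so it takes finitely many values, and its value determines $r_\delta(x)$. Hence $\operatorname{anc}(x)$ is finite. List it as $q_0(x),\dots,q_k(x)$ in the order in which the points appear as $\delta$ increases. The ranks strictly decrease along the list, $q_0(x)=r_0(x)$, and $q_k(x)=x$ because $r_\delta(x)=x$ for $\delta\ge\operatorname{lev}(x)$. The number $k$ is the \emph{height} $\operatorname{ht}(x)$, and $q_0(x),\dots,q_{k-1}(x)$ are the \emph{proper} ancestors of $x$. The rank, which may be uncountable, has thus been used to produce a finite invariant.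

\begin{lemma}\label{lem:anc}
\begin{itemize}
\item[(a)] If $j\le\operatorname{ht}(x)$, then $q_j(x)$ has height $j$, and $q_i(q_j(x))=q_i(x)$ for $i\le j$.
\item[(b)] Only countably many points have height $0$.
\item[(c)] If $T\subseteq X$ and $q\in\Lambda(T)$, then $q$ is a proper ancestor of some point of $T$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $q=q_j(x)=r_\varepsilon(x)$. By Lemma~\ref{lem:r}(a), $r_\delta(q)=r_\delta(x)$ for $\delta\le\varepsilon$, and $r_\delta(q)=q$ for $\delta\ge\varepsilon$ since $q\in X_\varepsilon\subseteq X_\delta$. So the ancestors of $q$ are $q_0(x),\dots,q_j(x)$, in this order.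

(b) If $\operatorname{ht}(x)=0$, then $x=q_0(x)=r_0(x)\in X_0$.

(c) Let $S\subseteq T$ be uncountable and concentrated at $q$, and let $\delta=\operatorname{lev}(q)$. For each $b\in\mathfrak B_\delta$, one of $b$ and $X\setminus b$ is a neighborhood of $q$, so all but countably many points of $S$ lie on the same side of $b$ as $q$. As $\mathfrak B_\delta$ and $X_\delta$ are countable, some $x\in S\setminus X_\delta$ agrees with $q$ on $\mathfrak B_\delta$. Then $q=r_\delta(x)$ by uniqueness, and $q\ne x$ because $q\in X_\delta$.
\end{proof}

For instance, if $X=Z\cup\{p\}$ is a space as in the model case and $\delta=\operatorname{lev}(p)$, then $r_\delta(x)=p$ for every $x$ that lies in no countable member of $\mathfrak B_\delta$, because a clopen set missing $p$ is countable. So $p$ is an ancestor of all but countably many points.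

\subsection*{The neighborhoods $J_x$}
By Lemma~\ref{lem:anc}(c), it is enough to make $J_x$ miss the proper ancestors of all points of $T$. Two properties will give this: $J_x$ should miss the proper ancestors of $x$ itself, and it should inherit whatever the neighborhoods of its ancestors already miss. For each $q\in X$ choose a simple set $K_q\in\mathfrak B_{\operatorname{lev}(q)}$ with top $q$, and put
\[J_x=\bigcap\{K_q:q\in\operatorname{anc}(x)\}.\]

\begin{lemma}\label{lem:J}
$J_x$ is a clopen neighborhood of $x$. Moreover:
\begin{itemize}
\item[(J1)] $J_x\subseteq J_q$ for every $q\in\operatorname{anc}(x)$;
\item[(J2)] $q\notin J_x$ for every proper ancestor $q$ of $x$.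
\end{itemize}
\end{lemma}

\begin{proof}
Let $q=r_\varepsilon(x)$. Then $\operatorname{lev}(q)\le\varepsilon$, so $K_q\in\mathfrak B_\varepsilon$; since $q\in K_q$ and $x$ agrees with $q$ on $\mathfrak B_\varepsilon$, also $x\in K_q$. So $J_x$ is a finite intersection of clopen sets containing $x$. Property (J1) holds because $\operatorname{anc}(q)\subseteq\operatorname{anc}(x)$ by Lemma~\ref{lem:anc}(a). For (J2), a proper ancestor has rank greater than $\operatorname{rk}(x)$, while all points of $K_x\supseteq J_x$ have rank at most $\operatorname{rk}(x)$.
\end{proof}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}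

Assume $\mathrm{MA}_{\omega_1}$ and let $X\ne\emptyset$ be compact and countably tight with $|X|\le\aleph_1$; sequential spaces qualify by Lemma~\ref{lem:tight}. Since $\aleph_1<2^\omega$, the space $X$ is scattered by Lemma~\ref{lem:scat}, and Section~\ref{sec:anc} applies.

We color the points of height $k$ after those of smaller height. If $T$ is the set of all points of height $k$, then $\Lambda(T)$ consists of points of smaller height, but $J_x$ need not miss them: (J2) only excludes the ancestors of $x$ itself. The remedy is to group the points of height $k$ according to the colors of all their proper ancestors. Within a group, an ancestor of another point is either an ancestor of $x$ or has the same height and colors as an ancestor of $x$, and in the second case it was excluded at an earlier stage.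

We construct $c:X\to\omega$ by recursion on height. For $x$ of height $k$ let
\[C(x)=\bigl(c(q_0(x)),\dots,c(q_k(x))\bigr)\in\omega^{k+1}.\]
By Lemma~\ref{lem:anc}(a), $C(x)$ depends only on the values of $c$ at heights at most $k$, and $C(q_j(x))$ is the initial segment of $C(x)$ of length $j+1$. We arrange, for every $k<\omega$:
\begin{itemize}
\item[$(*)_k$] if $x\ne y$ have height $k$ and $C(x)=C(y)$, then $y\notin J_x$.
\end{itemize}

By Lemma~\ref{lem:anc}(b) we can let $c$ be injective on the points of height $0$, and $(*)_0$ holds vacuously. Let $k\ge1$, and suppose that $c$ is defined on all heights $j<k$ and that $(*)_j$ holds for $j<k$. The points of height $k$ are partitioned into the sets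
\[T_\sigma=\{x:\operatorname{ht}(x)=k,\ C(q_{k-1}(x))=\sigma\},\qquad\sigma\in\omega^k.\]
Fix $\sigma$. We claim that $J_x\cap\Lambda(T_\sigma)=\emptyset$ for every $x\in T_\sigma$. Let $a\in\Lambda(T_\sigma)$. By Lemma~\ref{lem:anc}(c), $a=q_j(y)$ for some $y\in T_\sigma$ and $j<k$. If $a=q_j(x)$, then $a\notin J_x$ by (J2). Otherwise $a$ and $q_j(x)$ are distinct points of height $j$, and both $C(a)$ and $C(q_j(x))$ equal the initial segment of $\sigma$ of length $j+1$. By $(*)_j$ we have $a\notin J_{q_j(x)}$, and $J_{q_j(x)}\supseteq J_x$ by (J1). This proves the claim.

By Proposition~\ref{prop:criterion}, $P(T_\sigma,J)$ is ccc. By Lemma~\ref{lem:MAcolor} there is a $J$-coloring of $T_\sigma$, and we let $c|_{T_\sigma}$ be this coloring. Do this for each $\sigma\in\omega^k$. If $x\ne y$ have height $k$ and $C(x)=C(y)$, then $x$ and $y$ lie in the same $T_\sigma$ and $c(x)=c(y)$, so $y\notin J_x$. This is $(*)_k$.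

Now $X$ is the union of the countably many sets $\{x:\operatorname{ht}(x)=k,\ C(x)=\tau\}$ with $k<\omega$ and $\tau\in\omega^{k+1}$. By $(*)_k$ the neighborhood $J_x$ isolates $x$ in its set. So $X$ is $\sigma$-discrete, and Proposition~\ref{prop:sigma} shows that it is hereditarily $\alpha$-realcompact. \hfill$\square$

\medskip
Martin's Axiom entered twice: to make $X$ scattered, and in Lemma~\ref{lem:MAcolor}. Countable tightness entered only through Lemma~\ref{lem:exchange}. The bound $|X|\le\aleph_1$ was used for scatteredness, for the chain of countable algebras $\mathfrak B_\delta$, for the number of dense sets, and in Proposition~\ref{prop:sigma}.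

\section{Proof of Theorem~\ref{thm:B}}\label{sec:B}

We prove (iii)$\Rightarrow$(ii)$\Rightarrow$(i)$\Rightarrow$(iii) and (i)$\Rightarrow$(iv)$\Rightarrow$(v)$\Rightarrow$(vi)$\Rightarrow$(i). Martin's Axiom is used only in the two implications that start from (i). Of these, (i)$\Rightarrow$(iv) is Theorem~\ref{thm:A}. Further, (ii)$\Rightarrow$(i) is Lemma~\ref{lem:tight}, and (iii)$\Rightarrow$(ii) holds because in a Fr\'echet--Urysohn space a sequentially closed set contains every point of its closure.

\medskip\noindent
\emph{\textup{(i)}$\Rightarrow$\textup{(iii)}.} We use Booth's lemma \cite{Bo}, a consequence of $\mathrm{MA}_{\omega_1}$: if $\mathcal A$ is a family of at most $\aleph_1$ subsets of a countable set $B$ and all finite intersections of members of $\mathcal A$ are infinite, then there is an infinite $S\subseteq B$ with $S\setminus A'$ finite for every $A'\in\mathcal A$. Let $x\in\overline A$. If $x\in A$, a constant sequence converges to $x$, so let $x\notin A$. Take a countable $B\subseteq A$ with $x\in\overline B$. The space $X$ is scattered by Lemma~\ref{lem:scat}, so by Lemma~\ref{lem:clopen} the clopen neighborhoods of $x$ form a neighborhood base of cardinality at most $\aleph_1$, closed under finite intersections.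 Each such neighborhood $U$ meets $B$ in an infinite set, for otherwise $U\setminus B$ would be a neighborhood of $x$ missing $B$. Apply Booth's lemma to the sets $U\cap B$. An injective enumeration of the resulting set $S$ is a sequence in $A$ converging to $x$.

\medskip\noindent
\emph{\textup{(iv)}$\Rightarrow$\textup{(v)}, and the last sentence of the theorem.} Let $Y\subseteq X$ be any subspace. It is $\sigma$-discrete, so all its subsets are Borel in $Y$ by Lemma~\ref{lem:borel}; the case $Y=X$ is the first assertion. A finite Borel measure $\mu$ on $Y$ is therefore defined on all subsets of $Y$. The set $M=\{y:\mu(\{y\})>0\}$ is countable, since at most $n\mu(Y)$ points have mass greater than $1/n$. The measure $\nu(A)=\mu(A\setminus M)$ is finite, is defined on all subsets of $Y$, and vanishes on points. Ulam's theorem \cite{Ul} that $\aleph_1$ is not real-valued measurable states that such a measure on a set of cardinality at most $\aleph_1$ is zero. Hence $\mu(A)=\sum_{y\in A\cap M}\mu(\{y\})$ for all $A\subseteq Y$. So $\mu$ is a countable sum of point masses, and $\mu(A)$ is the supremum of $\mu(K)$ over finite $K\subseteq A$. For $Y=X$ this gives (v).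

\medskip\noindent
\emph{\textup{(v)}$\Rightarrow$\textup{(vi)}.} This is the theorem (R1) of Gardner and Pfeffer \cite{GP}. For compact $X$ it also follows quickly from Lemma~\ref{lem:filter}. Let $\mathcal F$ be a countably complete maximal closed filter on $Y\subseteq X$. By compactness some $p\in X$ lies in the closure in $X$ of every member of $\mathcal F$. If $p\in Y$, then $p\in\bigcap\mathcal F$. Suppose $p\notin Y$. The formula $\nu(B)=\mu_{\mathcal F}(B\cap Y)$ defines a Borel measure on $X$ with values $0$ and $1$, and $\nu(X\setminus\{p\})=1$. By (v) there is a compact $K\subseteq X\setminus\{p\}$ with $\nu(K)=1$. Then $K$ contains some $H\in\mathcal F$, and $p\in\overline H\subseteq K$, a contradiction.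

\medskip\noindent
\emph{\textup{(vi)}$\Rightarrow$\textup{(i)}.} This holds in ZFC for every compact $X$. Suppose that $X$ is not countably tight. Then for some $A\subseteq X$ the $\omega$-closed set $Y=A^*$ is not closed in $X$, hence not compact. On the other hand, any decreasing sequence $(F_n)$ of nonempty closed subsets of $Y$ has nonempty intersection: choose $y_n\in F_n$; the closure $L$ of $\{y_n:n<\omega\}$ in $X$ is a compact subset of $Y$, and the sets $F_n\cap L$ are nonempty, compact and decreasing. Since $Y$ is not compact, it carries a free maximal closed filter $\mathcal F$. Let $H_n\in\mathcal F$ for $n<\omega$. For every $H\in\mathcal F$ the sets $H\cap H_0\cap\dots\cap H_n$ are nonempty, closed and decreasing, so $\bigcap_nH_n$ meets $H$. By Lemma~\ref{lem:filter}(a), $\bigcap_nH_n\in\mathcal F$. Thus $\mathcal F$ is countably complete and free, and $Y$ is not $\alpha$-realcompact. \hfill$\square$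

\section{A counterexample under $\diamondsuit$}\label{sec:C}

We prove Theorem~\ref{thm:C} by building a locally compact, locally countable space $Z$ of cardinality $\aleph_1$ that imitates $\omega_1$ in one respect and differs from it in another. As in $\omega_1$, the uncountable closed sets will form a countably complete filter. Unlike in $\omega_1$, every uncountable closed set will contain an infinite closed discrete set, which is a sequence converging to the point at infinity. One device achieves both: we add points in countably infinite, closed discrete levels, and we place a whole level in the closure of countably many given sets. The principle $\diamondsuit$ tells us which sets to take.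

\subsection*{Guessing}
The principle $\diamondsuit$ states that there are sets $A_\alpha\subseteq\alpha$ ($\alpha<\omega_1$) such that for every $A\subseteq\omega_1$ the set $\{\alpha:A\cap\alpha=A_\alpha\}$ is stationary. Let $Z=\omega_1\times\omega$, $Z_\alpha=\alpha\times\omega$ for $\alpha\le\omega_1$, and $L_\alpha=\{\alpha\}\times\omega$ for $\alpha<\omega_1$. We need a version that guesses countably many subsets of $Z$ at once. Fix an injection $h:\omega\times Z\to\omega_1$ and put
\[S^i_\alpha=\{z\in Z_\alpha:h(i,z)\in A_\alpha\}\qquad(i<\omega,\ \alpha<\omega_1).\]
Given $S^i\subseteq Z$ ($i<\omega$), let $A=\{h(i,z):z\in S^i,\ i<\omega\}$. The set of $\alpha$ with $h[\omega\times Z_\alpha]\subseteq\alpha$ is a club. If $\alpha$ is in this club and $A\cap\alpha=A_\alpha$, then for $z\in Z_\alpha$ we have $z\in S^i\Leftrightarrow h(i,z)\in A\Leftrightarrow h(i,z)\in A_\alpha$. Therefore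
\begin{equation}\label{eq:guess}
\{\alpha<\omega_1:S^i\cap Z_\alpha=S^i_\alpha\text{ for all }i<\omega\}\text{ is stationary.}
\end{equation}
Call $\alpha<\omega_1$ \emph{active} if $\alpha$ is a limit ordinal and $S^i_\alpha\not\subseteq Z_\beta$ for all $i<\omega$ and $\beta<\alpha$.

\subsection*{The topology}
By recursion on $\alpha\le\omega_1$ we define a topology on $Z_\alpha$ such that:
\begin{itemize}
\item[(T1)] $Z_\alpha$ is Hausdorff, and every point has a countable neighborhood base of compact open sets;
\item[(T2)] for $\beta<\alpha$, the set $Z_\beta$ is open in $Z_\alpha$, and its subspace topology is the one defined at stage $\beta$;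
\item[(T3)] for $\beta<\alpha$, the set $Z_{\beta+1}$ is closed in $Z_\alpha$.
\end{itemize}
The clopen sets in (T3) serve as walls that keep the neighborhoods of new points away from old points.

\emph{Limit stages.} For limit $\alpha$, call $U\subseteq Z_\alpha$ open if $U\cap Z_\beta$ is open in $Z_\beta$ for all $\beta<\alpha$. By (T2) at earlier stages, an open subset of some $Z_\beta$ is open in $Z_\alpha$, which gives (T2). Any two points lie in an open subspace $Z_\beta$ satisfying (T1), which gives (T1). By (T3) at earlier stages, $Z_\alpha\setminus Z_{\beta+1}$ has open trace on every $Z_{\beta'}$, which gives (T3).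

\emph{Successor stages.} Given $Z_\alpha$, we choose for each new point $(\alpha,m)\in L_\alpha$ a decreasing sequence of sets $V_n(\alpha,m)$, each consisting of $(\alpha,m)$ and an open subset of $Z_\alpha$. Call $U\subseteq Z_{\alpha+1}$ open if $U\cap Z_\alpha$ is open in $Z_\alpha$ and each $(\alpha,m)\in U$ has some $V_n(\alpha,m)\subseteq U$. This is a topology, $Z_\alpha$ is an open subspace with its own topology, so (T2) holds, and the sets $V_n(\alpha,m)$ are open and form a neighborhood base at $(\alpha,m)$. Old points keep their bases, old pairs remain separated, and $Z_{\beta+1}$ is closed in $Z_\alpha$ for $\beta<\alpha$. So it remains to check that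
\begin{itemize}
\item[(a)] each $V_n(\alpha,m)$ is compact;
\item[(b)] the sets $V_0(\alpha,m)$, $m<\omega$, are pairwise disjoint;
\item[(c)] for every $\beta<\alpha$ and $m<\omega$, some $V_n(\alpha,m)$ misses $Z_{\beta+1}$.
\end{itemize}
Indeed, (c) gives (T3), and it separates $(\alpha,m)$ from each old point, which lies in some open set $Z_{\beta+1}$ with $\beta<\alpha$.

If $\alpha$ is not active, let $V_n(\alpha,m)=\{(\alpha,m)\}$; then (a)--(c) hold. Let $\alpha$ be active. Fix a sequence $(\alpha_k)_{k<\omega}$ of ordinals below $\alpha$ with supremum $\alpha$, and a sequence $(m_k,i_k)_{k<\omega}$ in which every pair in $\omega\times\omega$ occurs infinitely often. Put $\beta_0=1$. Given a successor ordinal $\beta_k<\alpha$, choose $t_k\in S^{i_k}_\alpha\setminus Z_{\beta_k}$, which is possible since $\alpha$ is active, and a successor ordinal $\beta_{k+1}<\alpha$ with $\beta_{k+1}>\alpha_k$ and $t_k\in Z_{\beta_{k+1}}$. Then $(\beta_k)$ is strictly increasing with supremum $\alpha$. By (T2) and (T3) the strip $Z_{\beta_{k+1}}\setminus Z_{\beta_k}$ is open in $Z_\alpha$, so by (T1) it contains a compact open neighborhood $W_k$ of $t_k$. Define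
\[V_n(\alpha,m)=\{(\alpha,m)\}\cup\bigcup\{W_k:k\ge n,\ m_k=m\}.\]
For (a), an open set containing $(\alpha,m)$ contains some $V_{n'}(\alpha,m)$, and the rest of $V_n(\alpha,m)$ is covered by finitely many compact sets $W_k$. For (b), the $W_k$ lie in disjoint strips, and each $k$ is used for only one $m$. For (c), take $n$ with $\beta_n\ge\beta+1$; then $W_k\cap Z_{\beta_n}=\emptyset$ for all $k\ge n$. This completes the recursion.

The space $Z=Z_{\omega_1}$ is locally compact and first countable. Each $Z_{\beta+1}$ is countable and clopen, so $Z$ is locally countable, and every countable subset of $Z$ lies in some $Z_{\beta+1}$. Each level $L_\alpha=Z_{\alpha+1}\setminus Z_\alpha$ is closed, and it is discrete because $V_0(\alpha,m)\cap L_\alpha=\{(\alpha,m)\}$.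

\begin{lemma}\label{lem:levels}
If $H_i\subseteq Z$ $(i<\omega)$ are closed and uncountable, then $L_\alpha\subseteq\bigcap_iH_i$ for stationarily many $\alpha$. In particular $\bigcap_iH_i$ is uncountable.
\end{lemma}

\begin{proof}
Each $H_i$ meets uncountably many levels, and the limit points of $\{\beta:H_i\cap L_\beta\ne\emptyset\}$ form a club $C_i$ of limit ordinals. By \eqref{eq:guess}, stationarily many $\alpha\in\bigcap_iC_i$ satisfy $S^i_\alpha=H_i\cap Z_\alpha$ for all $i$. Such an $\alpha$ is active. Given $m,i,n<\omega$, there is $k\ge n$ with $(m_k,i_k)=(m,i)$, and then $t_k\in S^i_\alpha\cap W_k\subseteq H_i\cap V_n(\alpha,m)$. So $(\alpha,m)\in\overline{H_i}=H_i$.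
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
\emph{$Z$ is not $\alpha$-realcompact.} Let $\mathcal F$ be the family of uncountable closed subsets of $Z$. By Lemma~\ref{lem:levels} it is a countably complete closed filter. A closed set outside $\mathcal F$ is countable, so it lies in some $Z_{\beta+1}$ and misses $Z\setminus Z_{\beta+1}\in\mathcal F$; hence $\mathcal F$ is maximal. It is free because $\bigcap_\beta(Z\setminus Z_{\beta+1})=\emptyset$.

\emph{The one-point compactification $X=Z\cup\{p\}$ is sequential.} Suppose that $H\subseteq X$ is sequentially closed and not closed. Since $Z$ is first countable, every point of $Z$ in the closure of $H\cap Z$ is the limit of a sequence in $H$, so $H\cap Z$ is closed in $Z$. If $p\in H$, then $X\setminus H$ is open in $Z$ and hence in $X$, a contradiction. So $H$ is a closed subset of $Z$, and it is not compact, since compact sets are closed in $X$. We find a sequence $(d_n)$ in $H$ such that every compact $K\subseteq Z$ contains $d_n$ for only finitely many $n$. Such a sequence converges to $p\notin H$, which is the desired contradiction.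

If $H$ is uncountable, then $L_\alpha\subseteq H$ for some $\alpha$ by Lemma~\ref{lem:levels}; let $d_n=(\alpha,n)$. The set $K\cap L_\alpha$ is compact and discrete, hence finite. If $H$ is countable, write $H=\{h_j:j<\omega\}$ and let $U_j$ be a compact open neighborhood of $h_j$. Since $H$ is closed and not compact, we can choose $d_n\in H\setminus(U_0\cup\dots\cup U_n)$. The compact set $K\cap H$ is covered by $U_0,\dots,U_N$ for some $N$, so $d_n\notin K$ for $n\ge N$.

Thus $X$ is compact, sequential, of cardinality $\aleph_1$, and its subspace $Z$ is not $\alpha$-realcompact. Each of $\mathrm{MA}_{\omega_1}$ and $\diamondsuit$ is consistent with ZFC, so together with Theorem~\ref{thm:A} this gives the independence.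
\end{proof}

\begin{remark}
The space $X$ falls under the model case of Section~\ref{sec:color}. For any choice of compact neighborhoods $J_x$, the poset $P(Z,J)$ is ccc by the first part of Proposition~\ref{prop:model}, which is a ZFC result. But $Z$ has no $J$-coloring, since by Proposition~\ref{prop:sigma} it is not $\sigma$-discrete. So the step that fails under $\diamondsuit$ is exactly Lemma~\ref{lem:MAcolor}.
\end{remark}

\begin{thebibliography}{9}

\bibitem{Bo} Booth, lemma on infinite pseudo-intersections (a consequence of $\mathrm{MA}_{\omega_1}$).

\bibitem{FN} Fremlin and Nyikos, theorem: under PFA, a space which is not $\alpha$-realcompact contains a free $\omega_1$-sequence.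

\bibitem{GP} Gardner and Pfeffer, theorem: each Radon space is hereditarily $\alpha$-realcompact.

\bibitem{Ny} Nyikos, theorem: each compact bisequential space is hereditarily $\alpha$-realcompact.

\bibitem{To} Todor\v{c}evi\'c, theorem: PFA implies $2^\omega=\aleph_2$.

\bibitem{Ul} Ulam, theorem: $\aleph_1$ is not real-valued measurable, 1930.

\bibitem{Ve} Veli\v{c}kovi\'c, theorem: PFA implies $2^\omega=\aleph_2$.

\end{thebibliography}
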